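\title{Closed $*$-derivations on compact spaces have one-dimensional structure}

\begin{abstract}
Let $\delta$ be a closed $*$-derivation in $C(\Omega)$, where $\Omega$ is a compact Hausdorff space, and let $A_\delta$ be the open set of points at which some $\delta f$ is nonzero. We prove the conjecture that $\delta$ has the one-dimensional structure at a dense set of points of $A_\delta$: through each such point there is an arc to which $\delta$ restricts as a closable operator. The tool is the extended metric $d(x,y)=\sup|h(x)-h(y)|$, the supremum taken over real $h$ with $\|\delta h\|\le1$. Points at finite distance are joined by a geodesic, along a geodesic $\delta$ is the ordinary derivative up to a measurable sign, and closedness forces geodesics to start in every open subset of $A_\delta$. We also characterize closability by the one-dimensional structure and express $d$ as a minimal length of curves. Two examples show that the sign cannot be removed and that ``dense'' cannot be improved to ``residual''.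
\end{abstract}

\section{Introduction}\label{sec:intro}

A smooth vector field acts on functions as a derivation, and along its integral curves the derivation is the ordinary derivative $d/dt$. The algebraic notion of a derivation makes sense on any compact space, where there are no coordinates and, a priori, no curves. We show that one analytic condition, closedness, produces the curves.

\subsection*{The problem}
Throughout, $\Omega$ is a compact Hausdorff space, not assumed metrizable, and $C(\Omega)$ is the C$^*$-algebra of continuous complex functions on $\Omega$, with the supremum norm and the involution $f^*=\overline f$. A \emph{$*$-derivation} in $C(\Omega)$ is a linear map $\delta$ from a dense $*$-subalgebra $\mathcal D(\delta)\subseteq C(\Omega)$, its domain, into $C(\Omega)$ such that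
\[
\delta(fg)=\delta(f)\,g+f\,\delta(g),\qquad \delta(f^*)=\delta(f)^*\qquad (f,g\in\mathcal D(\delta)).
\]
It is \emph{closed} if its graph is closed in $C(\Omega)\times C(\Omega)$: whenever $f_n\in\mathcal D(\delta)$, $f_n\to f$ and $\delta f_n\to g$ uniformly, we have $f\in\mathcal D(\delta)$ and $\delta f=g$. A linear operator $T$ between normed spaces is \emph{closable} if the closure of its graph is the graph of an operator $\overline T$; equivalently, if $f_n\to0$ and $Tf_n\to g$ imply $g=0$.

There are two basic examples. On the square $[0,1]^2$ with coordinates $(u,v)$, let $\delta=\partial/\partial u$ on the functions $f$ for which $\partial f/\partial u$ exists and is continuous; it is closed by the theorem on uniform limits of derivatives, applied on each horizontal segment. If $(\alpha_t)_{t\in\mathbb R}$ is a continuous flow on $\Omega$, let $\delta f=\lim_{t\to0}(f\circ\alpha_t-f)/t$ on the functions for which the limit exists in norm; as the generator of the strongly continuous group $f\mapsto f\circ\alpha_t$, it is closed and densely defined.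

For $x\in\Omega$ the functional $f\mapsto\delta f(x)$ obeys the Leibniz rule at $x$, as a tangent vector does. It is nonzero exactly on the set
\[
A_\delta=\{x\in\Omega:\ \delta f(x)\ne0\text{ for some }f\in\mathcal D(\delta)\},
\]
which is open. To say that these ``tangent vectors'' point along a set $S$ is to say that $\delta f$ on $S$ depends only on $f$ on $S$. Accordingly, $S\subseteq\Omega$ is \emph{self-determining} for $\delta$ if $\delta f=0$ on $S$ whenever $f\in\mathcal D(\delta)$ and $f=0$ on $S$. Then the restriction
\[
\delta_S(f|_S)=(\delta f)|_S,\qquad \mathcal D(\delta_S)=\{f|_S:\ f\in\mathcal D(\delta)\},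
\]
is well defined. On the square, a horizontal segment is self-determining, and the vertical segment $\{a\}\times[0,1]$ is not, because $f=u-a$ vanishes on it and $\delta f=1$.

\begin{definition}\label{def:onedim}
A $*$-derivation $\delta$ has the \emph{one-dimensional structure at $\omega\in\Omega$} if there is a topological embedding $\phi:[-1,1]\to\Omega$ with $\phi(0)=\omega$ such that the arc $S=\phi([-1,1])$ is self-determining for $\delta$ and $\delta_S$ is closable in $C(S)$.
\end{definition}

The definition is meant for closed $\delta$, but it makes sense in general, and Theorem~\ref{thm:B} uses it in general. The closability clause is not automatic: Example~\ref{ex:graph} gives an arc in the square that is self-determining for $\partial/\partial u$ only because it oscillates, and to which $\partial/\partial u$ does not restrict closably.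

The generator of a flow has the one-dimensional structure at \emph{every} point of $A_\delta$. Indeed, evaluating the difference quotient $(f\circ\alpha_r-f)/r$ at $\alpha_t(x)$ shows that $t\mapsto f(\alpha_t(x))$ is $C^1$ with derivative $\delta f(\alpha_t(x))$. If $\delta f(x)\neq0$, the real or the imaginary part of this function is strictly monotone near $t=0$, so a short piece of the orbit of $x$ is an arc, and on it $\delta$ acts as $d/dt$, which is closable. A general closed $*$-derivation comes with no flow, and $\Omega$ need not visibly contain any arc. The question is whether the arcs exist nevertheless.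

\medskip
\noindent\textbf{Conjecture.} \emph{For every closed $*$-derivation $\delta$ in $C(\Omega)$, with $\Omega$ compact Hausdorff, there is a dense subset of $A_\delta$ at each point of which $\delta$ has the one-dimensional structure.}

\subsection*{Results}
The conjecture is true, and the arcs can be chosen so that $\delta$ is explicit on them.

\begin{theorem}\label{thm:A}
Let $\delta$ be a closed $*$-derivation in $C(\Omega)$. For every nonempty open set $U\subseteq A_\delta$ there are $b>0$, an embedding $\gamma:[0,b]\to U$ and a measurable function $\sigma:[0,b]\to\{1,-1\}$ such that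
\begin{equation}\label{eq:main}
f(\gamma(t))-f(\gamma(s))=\int_s^t\sigma(r)\,\delta f(\gamma(r))\,dr\qquad(f\in\mathcal D(\delta),\ 0\le s\le t\le b).
\end{equation}
At each point $\gamma(t)$ with $0<t<b$, $\delta$ has the one-dimensional structure. Hence the conjecture holds.
\end{theorem}

The conclusion of the conjecture in fact characterizes closability.

\begin{theorem}\label{thm:B}
A $*$-derivation $\delta$ in $C(\Omega)$, not assumed closed, is closable if and only if there is a dense subset of $A_\delta$ at each point of which it has the one-dimensional structure.
\end{theorem}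

The curves in Theorem~\ref{thm:A} are geodesics of a metric that $\delta$ itself defines. Let $\mathcal D_{\mathbb R}$ be the set of real-valued functions in $\mathcal D(\delta)$, and put
\begin{equation}\label{eq:d}
K=\{h\in\mathcal D_{\mathbb R}:\ \|\delta h\|\le1\},\qquad d(x,y)=\sup_{h\in K}|h(x)-h(y)|\in[0,\infty].
\end{equation}
If $\delta h$ is the rate of change of $h$ along a motion, then $d(x,y)$ is a lower bound for the time the motion needs to get from $x$ to $y$. To make this precise, call a continuous curve $\theta:[0,L]\to\Omega$, $L\ge0$, \emph{admissible} if there is a measurable $s:[0,L]\to[-1,1]$ with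
\[
f(\theta(t'))-f(\theta(t))=\int_t^{t'}s(r)\,\delta f(\theta(r))\,dr\qquad(f\in\mathcal D(\delta),\ 0\le t\le t'\le L).
\]
Such a curve follows $\delta$, forward or backward, with speed at most $1$. The lower bound is attained.

\begin{theorem}\label{thm:C}
Let $\delta$ be a closed $*$-derivation in $C(\Omega)$. For all $x,y\in\Omega$,
\[
d(x,y)=\min\{L:\ \text{some admissible }\theta:[0,L]\to\Omega\text{ joins }x\text{ to }y\},
\]
with $\min\emptyset=\infty$. A real function $g\in C(\Omega)$ is a uniform limit of elements of $K$ if and only if $|g(\theta(L))-g(\theta(0))|\le L$ for every admissible $\theta:[0,L]\to\Omega$.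
\end{theorem}

Two features of the flow example are lost in Theorem~\ref{thm:A}, and both losses are real. The sign $\sigma$ cannot be removed, even for $\Omega=[0,1]$ (Proposition~\ref{prop:sign}). And ``dense'' cannot be improved to ``residual'', even when $\Omega$ is metrizable and $A_\delta=\Omega$ (Proposition~\ref{prop:meager}). So a proof cannot fix a point of $A_\delta$ and integrate $\delta$ from there; it has to find the points as well as the curves.

Section~\ref{sec:models} computes $d$ in two model cases that display the whole argument. After the preparations in Section~\ref{sec:calculus}, the proof has three steps: finite distances occur (Section~\ref{sec:finite}), they are realized by geodesics (Section~\ref{sec:geodesics}), and geodesics satisfy \eqref{eq:main} (Section~\ref{sec:along}). Section~\ref{sec:proofs} assembles the theorems, and Section~\ref{sec:sharp} contains the two counterexamples.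

\section{A reduction and two model cases}\label{sec:models}

We use two facts of Lebesgue theory. A Lipschitz function on an interval is differentiable almost everywhere and is the integral of its derivative; and an integrable function whose integral over every subinterval vanishes is zero almost everywhere. The second fact reduces the conjecture to the construction of curves satisfying \eqref{eq:main}.

\begin{lemma}\label{lem:arc}
Let $\delta$ be any $*$-derivation, $\gamma:[0,b]\to\Omega$ an embedding and $\sigma:[0,b]\to\{1,-1\}$ a measurable function such that \eqref{eq:main} holds. Then $\delta$ has the one-dimensional structure at $\gamma(t_0)$ for every $t_0\in(0,b)$.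
\end{lemma}

\begin{proof}
Choose $\ell>0$ with $I=[t_0-\ell,t_0+\ell]\subseteq[0,b]$ and put $\phi(t)=\gamma(t_0+\ell t)$, an embedding of $[-1,1]$ onto $S=\gamma(I)$ with $\phi(0)=\gamma(t_0)$. Let $f_n\in\mathcal D(\delta)$ with $f_n\to0$ and $\delta f_n\to g$ uniformly on $S$. Passing to the limit in \eqref{eq:main} gives $\int_s^t\sigma\,(g\circ\gamma)\,dr=0$ for all $s\le t$ in $I$. Hence $\sigma\,(g\circ\gamma)=0$ almost everywhere on $I$, so $g\circ\gamma=0$ almost everywhere because $|\sigma|=1$, and so $g=0$ on $S$ by continuity. For a constant sequence $f_n=f$ this says that $S$ is self-determining; for a general sequence it says that $\delta_S$ is closable.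
\end{proof}

\subsection*{First model: the metric finds the curves}
Let $\delta=\partial/\partial u$ on the square. Here $K$ consists of the real $h$ with $|\partial h/\partial u|\le1$. For two points $(a,c)$ and $(a',c)$ at the same height, the mean value theorem gives $|h(a,c)-h(a',c)|\le|a-a'|$, with equality for $h=u$. For two points at different heights, the functions $h=nv$ lie in $K$ for all $n$ and take arbitrarily different values at them. Thus
\[
d\big((a,c),(a',c')\big)=
\begin{cases}|a-a'|,& c=c',\\ \infty,& c\ne c'.\end{cases}
\]
The metric, defined from $\delta$ alone, has recovered the horizontal segments: they are the classes of points at finite mutual distance. The curve $\gamma(t)=(a+t,c)$ satisfies $d(\gamma(s),\gamma(t))=|s-t|$ and \eqref{eq:main} with $\sigma=1$; the reversed curve satisfies both with $\sigma=-1$. Two features persist in general. The metric does not see the direction of $\delta$, since $\delta$ and $-\delta$ have the same $K$, so the sign must be recovered afterward. And $d$ is far from continuous: its closed balls are horizontal segments, compact in $\Omega$ but with empty interior.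

\subsection*{Second model: infinite distances contradict closedness}
Let $\mathcal C\subseteq[0,1]$ be the middle-thirds Cantor set, and let $\delta(F|_{\mathcal C})=F'|_{\mathcal C}$ for $F\in C^1[0,1]$. This is well defined, because every point of $\mathcal C$ is a limit of other points of $\mathcal C$, and it is a $*$-derivation whose domain contains the polynomials. For the coordinate function $\iota(t)=t$ we have $\delta\iota=1$, so $A_\delta=\mathcal C$; yet $\mathcal C$ contains no arc. Thus the conjecture fails without the hypothesis of closedness, and we can see how closedness fails. Let $s_n$ be the restriction to $\mathcal C$ of a $C^1$ function that, on each of the $2^n$ intervals of the $n$th stage of the construction, equals the left endpoint of that interval. Then $\delta s_n=0$. Distinct points of $\mathcal C$ are separated by some $s_n$, all of whose multiples lie in $K$, so $d(x,y)=\infty$ for $x\ne y$. Moreover $\iota-s_n\to0$ uniformly on $\mathcal C$ while $\delta(\iota-s_n)=1$, so $\delta$ is not closable.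

\medskip
The general proof is the dichotomy between these models. If all points of an open set $U\subseteq A_\delta$ were at infinite distance from all other points, functions supported in $U$ could be approximated by functions with small $\delta$, as $\iota$ is by $s_n$, and closedness would force $\delta$ to vanish on them. So some finite distance occurs, and then, as in the square, a geodesic is the required arc.

\section{The chain rule and the metric}\label{sec:calculus}

From here to the end of Section~\ref{sec:along}, $\delta$ is a closed $*$-derivation and $\mathcal D=\mathcal D(\delta)$. Since $\mathcal D$ is closed under conjugation, $\mathcal D=\mathcal D_{\mathbb R}+i\mathcal D_{\mathbb R}$, and $\mathcal D_{\mathbb R}$ is dense in the space $C_{\mathbb R}(\Omega)$ of real continuous functions. If $h$ is real, then $(\delta h)^*=\delta(h^*)=\delta h$, so $\delta h$ is real.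

The Leibniz rule gives the chain rule for polynomials. Closedness extends it to $C^1$ functions, through the following form of the Weierstrass theorem: for $F\in C^1(\mathbb R^n)$ and a cube $Q$ there are polynomials $F_k$ with $F_k\to F$ and $\partial_iF_k\to\partial_iF$ uniformly on $Q$.

\begin{lemma}[Chain rule]\label{lem:chain}
We have $1\in\mathcal D$ and $\delta 1=0$. If $F\in C^1(\mathbb R^n)$ is real and $f_1,\dots,f_n\in\mathcal D_{\mathbb R}$, then $F(f_1,\dots,f_n)\in\mathcal D_{\mathbb R}$ and
\[
\delta\big(F(f_1,\dots,f_n)\big)=\sum_{i=1}^n\partial_iF(f_1,\dots,f_n)\,\delta f_i .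
\]
\end{lemma}

\begin{proof}
The domain is not assumed to contain the constants, so we begin with polynomials without constant term. By density choose $f\in\mathcal D_{\mathbb R}$ with $\frac12<f<\frac32$, and choose polynomials $q_k\to1/t$ in $C^1[\frac12,\frac32]$. The polynomials $p_k(t)=tq_k(t)$ vanish at $0$ and tend to $1$ in $C^1[\frac12,\frac32]$. Hence $p_k(f)\in\mathcal D$, $p_k(f)\to1$ and $\delta(p_k(f))=p_k'(f)\,\delta f\to0$, and closedness gives $1\in\mathcal D$, $\delta1=0$. The formula now holds for every polynomial $F$ by the Leibniz rule. For general $F$ take polynomials $F_k$ as above on a cube containing the range of $(f_1,\dots,f_n)$. Then $F_k(f_1,\dots,f_n)\to F(f_1,\dots,f_n)$, and $\delta(F_k(f_1,\dots,f_n))$ converges uniformly to the right side of the formula. Closedness finishes the proof.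
\end{proof}

\begin{lemma}[Bump functions]\label{lem:bump}
Let $U$ be open and $x_0\in U$. There is $k\in\mathcal D_{\mathbb R}$ with $k(x_0)=1$, $\delta k(x_0)=0$ and $k=0$ on $\Omega\setminus U$.
\end{lemma}

\begin{proof}
By Urysohn's lemma there is a continuous function equal to $1$ at $x_0$ and to $0$ off $U$; approximating it within $\frac14$ gives $f_1\in\mathcal D_{\mathbb R}$ with $f_1(x_0)>\frac34$ and $f_1<\frac14$ off $U$. Let $S\in C^1(\mathbb R)$ equal $0$ on $(-\infty,\frac14]$ and $1$ on $[\frac34,\infty)$, and put $k=S(f_1)$. Then $\delta k(x_0)=S'(f_1(x_0))\,\delta f_1(x_0)=0$.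
\end{proof}

In particular $\delta$ is local, that is, every open set $U$ is self-determining: if $f=0$ on $U$ and $x_0\in U$, then $fk=0$, and $0=\delta(fk)(x_0)=\delta f(x_0)$.

The main use of the chain rule is that $K$ is almost a lattice. The maximum of two elements of $\mathcal D_{\mathbb R}$ need not lie in $\mathcal D$, as $\max(t,-t)$ shows for $d/dt$ on $[-1,1]$, so we smooth it. For $\varepsilon>0$ let
\[
M_\varepsilon(a,b)=\tfrac12\Big(a+b+\sqrt{(a-b)^2+\varepsilon^2}\Big),\qquad
m_\varepsilon(a,b)=\tfrac12\Big(a+b-\sqrt{(a-b)^2+\varepsilon^2}\Big).
\]
Since $\max(a,b)=\frac12(a+b+|a-b|)$, $\min(a,b)=\frac12(a+b-|a-b|)$ and $|a-b|\le\sqrt{(a-b)^2+\varepsilon^2}\le|a-b|+\varepsilon$,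
\begin{equation}\label{eq:smoothmax}
\max\le M_\varepsilon\le\max+\tfrac\varepsilon2,\qquad \min-\tfrac\varepsilon2\le m_\varepsilon\le\min .
\end{equation}
The two partial derivatives of $M_\varepsilon$, and those of $m_\varepsilon$, are $\frac12(1\pm\tau)$ with $\tau=(a-b)/\sqrt{(a-b)^2+\varepsilon^2}\in(-1,1)$; they are nonnegative with sum $1$. So for $a,b\in\mathcal D_{\mathbb R}$ the functions $\delta(M_\varepsilon(a,b))$ and $\delta(m_\varepsilon(a,b))$ are pointwise convex combinations of $\delta a$ and $\delta b$, and
\begin{equation}\label{eq:lattice}
|\delta(M_\varepsilon(a,b))|,\ |\delta(m_\varepsilon(a,b))|\ \le\ \max(|\delta a|,|\delta b|)\qquad\text{pointwise on }\Omega .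
\end{equation}

The set $K$ of \eqref{eq:d} is convex and symmetric, $K+\mathbb R=K$ because $\delta1=0$, and every element of $\mathcal D_{\mathbb R}$ is a multiple of an element of $K$. For $r\ge0$ let $B(x,r)=\{z:\ d(x,z)\le r\}$. Topological terms always refer to the given topology of $\Omega$, not to $d$.

\begin{lemma}\label{lem:metric}
\begin{enumerate}
\item[(a)] $d$ is symmetric, satisfies the triangle inequality, and $d(x,y)=0$ if and only if $x=y$.
\item[(b)] If $h\in\mathcal D_{\mathbb R}$ and $d(x,y)<\infty$, then $|h(x)-h(y)|\le\|\delta h\|\,d(x,y)$.
\item[(c)] $B(x,r)$ is compact. If $F$ is closed and $F\cap B(x,r)=\emptyset$, then $F\cap B(x,r')=\emptyset$ for some $r'>r$.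
\item[(d)] A map $\gamma$ from an interval to $\Omega$ with $d(\gamma(s),\gamma(t))\le|s-t|$ is continuous.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Symmetry and the triangle inequality hold for each $|h(x)-h(y)|$ and pass to the supremum. Being dense, $\mathcal D_{\mathbb R}$ separates points, hence so does $K$.

(b) For every $c>\|\delta h\|$ we have $h/c\in K$, so $|h(x)-h(y)|\le c\,d(x,y)$.

(c) $B(x,r)=\bigcap_{h\in K}\{z:|h(z)-h(x)|\le r\}$ is closed, hence compact. The compact sets $F\cap B(x,r')$, $r'>r$, decrease as $r'\downarrow r$ and have intersection $F\cap B(x,r)=\emptyset$, so one of them is empty.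

(d) By (b), $h\circ\gamma$ is Lipschitz for $h\in\mathcal D_{\mathbb R}$, so $f\circ\gamma$ is continuous for every $f\in C_{\mathbb R}(\Omega)$, as a uniform limit. By Urysohn's lemma the sets $\{f>0\}$ form a base of the topology of $\Omega$.
\end{proof}

\section{Finite distances occur}\label{sec:finite}

Elements of $\varepsilon K$ are $\varepsilon$-Lipschitz for $d$. We need the converse up to closure: a continuous function that is $\varepsilon$-Lipschitz for $d$ can be approximated by functions with $\|\delta h\|\le\varepsilon$. The definition of $d$ gives this at two points, and the lattice argument from the proof of the Stone--Weierstrass theorem passes from two points to all of $\Omega$. We use the convention $\varepsilon\cdot\infty=\infty$.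

\begin{lemma}[Approximation]\label{lem:approx}
Let $g\in C_{\mathbb R}(\Omega)$ and $\varepsilon>0$, and suppose that $|g(x)-g(y)|\le\varepsilon\,d(x,y)$ for all $x\ne y$. Then $g$ is a uniform limit of elements of $\varepsilon K$.
\end{lemma}

\begin{proof}
Let $L$ be the norm closure of $\varepsilon K$. If $a,b\in\varepsilon K$, then $M_\eta(a,b)\in\varepsilon K$ by \eqref{eq:lattice} and $M_\eta(a,b)\to\max(a,b)$ as $\eta\to0$ by \eqref{eq:smoothmax}, so $\max(a,b)\in L$. Since $\max$ is continuous for the norm, $L$ is closed under $\max$, and in the same way, with $m_\eta$, under $\min$.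

Fix $\eta>0$. For all $x,y\in\Omega$ there is $h_{xy}\in\varepsilon K$ with $|h_{xy}-g|<\eta$ at $x$ and at $y$. If $g(x)=g(y)$, take a constant. Otherwise $x\neq y$, and the set $\{h(x)-h(y):h\in\varepsilon K\}$ is a symmetric interval with supremum $\varepsilon\,d(x,y)\ge|g(x)-g(y)|$. So it contains a number within $\eta$ of $g(x)-g(y)$; take a corresponding $h$ and add the constant that makes it equal to $g(x)$ at $x$.

Fix $x$. The open sets $\{h_{xy}<g+\eta\}\ni y$ cover $\Omega$; the minimum $h_x\in L$ of the functions of a finite subcover satisfies $h_x<g+\eta$ everywhere and $h_x(x)>g(x)-\eta$. The open sets $\{h_x>g-\eta\}\ni x$ cover $\Omega$; the maximum $h\in L$ of the functions of a finite subcover satisfies $g-\eta<h<g+\eta$. As $\eta$ is arbitrary and $L$ is closed, $g\in L$.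
\end{proof}

The next proposition is the step that fails for the Cantor set of Section~\ref{sec:models}. Apart from the chain rule, it is the only place where closedness is used.

\begin{proposition}\label{prop:finite}
Let $U\subseteq A_\delta$ be open and nonempty. There are $x\in U$ and $y\in\Omega$ with $0<d(x,y)<\infty$.
\end{proposition}

\begin{proof}
Suppose that $d(x,y)=\infty$ whenever $x\in U$ and $y\ne x$. Pick $x_0\in U$ and, taking a real or imaginary part, $f\in\mathcal D_{\mathbb R}$ with $\delta f(x_0)\ne0$. The assumption says nothing about pairs of points outside $U$, so we localize $f$: with $k$ from Lemma~\ref{lem:bump}, put $g=fk\in\mathcal D_{\mathbb R}$. Then $g=0$ off $U$ and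
\[
\delta g(x_0)=\delta f(x_0)\,k(x_0)+f(x_0)\,\delta k(x_0)=\delta f(x_0)\ne0 .
\]
For every $\varepsilon>0$ and all $x\ne y$ we have $|g(x)-g(y)|\le\varepsilon\,d(x,y)$: if one of the points lies in $U$, the right side is infinite, and otherwise the left side is $0$. Lemma~\ref{lem:approx} with $\varepsilon=1/n$ gives $h_n\in\mathcal D_{\mathbb R}$ with $\|h_n-g\|<1/n$ and $\|\delta h_n\|\le1/n$. Thus $h_n\to g$ and $\delta h_n\to0$, and closedness gives $\delta g=0$, a contradiction.
\end{proof}

\section{Geodesics}\label{sec:geodesics}

A metric defined by a supremum over functions has no reason, in general, to have midpoints: on a two-point space, the functions with $|h(x)-h(y)|\le1$ define the distance $1$, and there is nothing in between. What is special about $K$ is that its defining condition is local. If $e_1,e_2\in K$ and at each point at most one of $\delta e_1,\delta e_2$ is nonzero, then $e_1-e_2\in K$, although the triangle inequality only gives $\|\delta(e_1-e_2)\|\le 2$. To exploit this we would like to use the truncated distance $\min(d(x,\cdot),r)$, which rises from $0$ to $r$ inside $B(x,r)$ and is constant outside. It is usually discontinuous,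 as in the square. The next lemma provides a substitute in $K$, at the cost of enlarging the ball to an open set.

\begin{lemma}[Cutoff]\label{lem:cutoff}
Let $r>0$ and let $V$ be open with $B(x,r)\subseteq V$. There is $e\in K$ with $e(x)=0$, and with $e=r$ and $\delta e=0$ on $\Omega\setminus V$.
\end{lemma}

\begin{proof}
If $V=\Omega$, take $e=0$. Otherwise, for $z\notin V$ we have $d(x,z)>r$, so, after changing a sign and adding a constant, there is $h_z\in K$ with $h_z(x)=0$ and $h_z(z)>r$. The open sets $\{h_z>r\}$ cover the compact set $\Omega\setminus V$. Let $h_1,\dots,h_n$ be the functions of a finite subcover and $H=\max_ih_i$. Then $H>r$ on $\Omega\setminus V$, and by compactness there is $\eta\in(0,r)$ with $H\ge r+2\eta$ there.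

Replace $H$ by an element of $K$: let $\varepsilon=2\eta/n$, $g_1=h_1$ and $g_{j+1}=M_\varepsilon(g_j,h_{j+1})$. By \eqref{eq:lattice}, $g_j\in K$, and by \eqref{eq:smoothmax} and induction, $\max_{i\le j}h_i\le g_j\le\max_{i\le j}h_i+j\varepsilon/2$. So $H\le g_n\le H+\eta$. Since $H(x)=0$, we have $g_n(x)\le\eta$, and $e_0=g_n-g_n(x)\in K$ satisfies $e_0(x)=0$ and $e_0\ge r+\eta$ off $V$.

Finally truncate $e_0$ smoothly at height $r$. Let $T\in C^1(\mathbb R)$ have $T(0)=0$, and let $T'$ equal $1$ on $(-\infty,r-\eta]$, decrease linearly from $1$ to $0$ on $[r-\eta,r+\eta]$, and equal $0$ on $[r+\eta,\infty)$. Since $0<r-\eta$, we get $T(r-\eta)=r-\eta$ and $T=(r-\eta)+\eta=r$ on $[r+\eta,\infty)$. Put $e=T(e_0)$. Then $e(x)=0$, and $\delta e=T'(e_0)\,\delta e_0$ with $0\le T'\le1$, so $e\in K$. Off $V$ we have $e_0\ge r+\eta$, so $e=r$ and $\delta e=0$.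
\end{proof}

\begin{lemma}[Intermediate points]\label{lem:mid}
Let $d(x,y)=r+s<\infty$ with $r,s>0$. There is $z\in\Omega$ with $d(x,z)=r$ and $d(z,y)=s$.
\end{lemma}

\begin{proof}
It suffices to find $z\in B(x,r)\cap B(y,s)$, since then $r+s\le d(x,z)+d(z,y)$ forces both equalities. Suppose that the balls are disjoint. By Lemma~\ref{lem:metric}(c), $B(x,r')\cap B(y,s)=\emptyset$ for some $r'>r$. As $\Omega$ is normal, there are disjoint open sets $V\supseteq B(x,r')$ and $W\supseteq B(y,s)$. Let $e_1$ and $e_2$ be given by Lemma~\ref{lem:cutoff} for $(x,r',V)$ and $(y,s,W)$. Since $\delta e_1=0$ off $V$ and $\delta e_2=0$ off $W$, the function $h=e_1-e_2$ lies in $K$. Since $y\notin V$ and $x\notin W$,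
\[
h(y)-h(x)=(r'-0)-(0-s)=r'+s>d(x,y),
\]
which contradicts the definition of $d$.
\end{proof}

\begin{proposition}[Geodesics]\label{prop:geodesic}
Let $0<M=d(x,y)<\infty$. There is a continuous $\gamma:[0,M]\to\Omega$ with $\gamma(0)=x$, $\gamma(M)=y$ and $d(\gamma(s),\gamma(t))=|s-t|$ for all $s,t$. It is an embedding.
\end{proposition}

\begin{proof}
Let $\Delta=\{kM/2^n:\ n\ge0,\ 0\le k\le2^n\}$. Starting from $\gamma(0)=x$ and $\gamma(M)=y$ and taking midpoints repeatedly by Lemma~\ref{lem:mid}, define $\gamma$ on $\Delta$ so that $\gamma(kM/2^n)$ and $\gamma((k+1)M/2^n)$ are at distance $M/2^n$. The triangle inequality gives $d(\gamma(s),\gamma(t))\le|s-t|$ on $\Delta$, so $h\circ\gamma$ is $1$-Lipschitz on $\Delta$ for each $h\in K$. Let $\tilde h$ be its $1$-Lipschitz extension to $[0,M]$.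

To extend $\gamma$ we use the compactness of $\Omega$. For $t\in[0,M]\setminus\Delta$ choose $s_n\in\Delta$ with $s_n\to t$, and let $\gamma(t)$ be a cluster point of the sequence $(\gamma(s_n))$ in $\Omega$. For $h\in K$ the number $h(\gamma(t))$ is a cluster value of the sequence $h(\gamma(s_n))=\tilde h(s_n)$, which converges to $\tilde h(t)$; so $h(\gamma(t))=\tilde h(t)$. Hence $h\circ\gamma=\tilde h$ is $1$-Lipschitz on $[0,M]$ for all $h\in K$, that is, $d(\gamma(s),\gamma(t))\le|s-t|$, and $\gamma$ is continuous by Lemma~\ref{lem:metric}(d). For $s\le t$,
\[
M=d(x,y)\le s+d(\gamma(s),\gamma(t))+(M-t),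
\]
so $d(\gamma(s),\gamma(t))\ge t-s$. Thus $\gamma$ is injective, and a continuous injection of a compact space into a Hausdorff space is an embedding.
\end{proof}

We call a curve as in Proposition~\ref{prop:geodesic} a \emph{geodesic}.

\section{The derivation along a geodesic}\label{sec:along}

Let $\gamma$ be a geodesic and $h\in\mathcal D_{\mathbb R}$. By Lemma~\ref{lem:metric}(b), $h\circ\gamma$ is Lipschitz with constant $\|\delta h\|$. To compare $(h\circ\gamma)'(t)$ with $\delta h(\gamma(t))$ we need this bound with the global constant $\|\delta h\|$ replaced by the local value $|\delta h(\gamma(t))|$. So, given $c>|\delta h(x)|$, we must modify $h$ outside the open set $V=\{|\delta h|<c\}$ to get a function in $cK$. Multiplying by a bump function $k$ does not work, since it creates the uncontrolled term $h\,\delta k$. Taking a minimum costs nothing by \eqref{eq:lattice}. We therefore take the minimum of $h$ with a ``cone'' $w$ of slope $c$ that has its peak at $x$ and vanishes off $V$, and then the positive part, which removes everything off $V$.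

\begin{lemma}[Local slope]\label{lem:slope}
Let $h\in\mathcal D_{\mathbb R}$, $x\in\Omega$ and $c>|\delta h(x)|$. There is $r>0$ such that $|h(z)-h(x)|\le c\,d(x,z)$ whenever $d(x,z)<r$.
\end{lemma}

\begin{proof}
Subtracting a constant, assume $h(x)=0$. Let $V=\{|\delta h|<c\}$, an open set containing $x$. Since $B(x,0)=\{x\}$, Lemma~\ref{lem:metric}(c) with $F=\Omega\setminus V$ gives $r>0$ with $B(x,2r)\subseteq V$. Let $e$ be given by Lemma~\ref{lem:cutoff} for $(x,2r,V)$ and put $w=c\,(2r-e)\in\mathcal D_{\mathbb R}$. Then $w(x)=2cr$, $|\delta w|\le c$, and $w=0$ off $V$.

Fix $\varepsilon>0$ and smooth the positive part: let $P(s)=0$ for $s\le0$ and $P(s)=\sqrt{s^2+\varepsilon^2}-\varepsilon$ for $s\ge0$. For $s\geq0$ the derivative is $s/\sqrt{s^2+\varepsilon^2}$, which vanishes at $0$; so $P\in C^1(\mathbb R)$, $0\le P'\le1$, $P'=0$ on $(-\infty,0]$, and $P(s)\ge s-\varepsilon$ for all $s$. Put $a=m_\varepsilon(h,w)$ and $u=P(a)\in\mathcal D_{\mathbb R}$, so that $\delta u=P'(a)\,\delta a$. Off $V$ we have $a\le w=0$, hence $\delta u=0$. On $V$, \eqref{eq:lattice} gives $|\delta u|\le|\delta a|\le\max(|\delta h|,|\delta w|)\le c$. Therefore $u/c\in K$.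 Also $u(x)=0$, because $a(x)\le h(x)=0$, and $u\ge a-\varepsilon\ge\min(h,w)-\frac32\varepsilon$ by \eqref{eq:smoothmax}. For every $z$ it follows that
\[
\min(h(z),w(z))-\tfrac32\varepsilon\le u(z)-u(x)\le c\,d(x,z),
\]
and, as $\varepsilon$ is arbitrary, $\min(h(z),w(z))\le c\,d(x,z)$.

If $d(x,z)<r$, then $e(z)=e(z)-e(x)\le d(x,z)<r$, so $w(z)>cr>c\,d(x,z)$. The minimum is then not $w(z)$, and $h(z)\le c\,d(x,z)$. The same argument for $-h$, which has the same $V$, $r$ and $w$, gives $-h(z)\le c\,d(x,z)$.
\end{proof}

At a fixed $t$ we now have two linear functionals of $h$, namely $(h\circ\gamma)'(t)$ and $\delta h(\gamma(t))$, and the first is dominated by the second. Linear algebra makes the first a multiple $\sigma(t)$ of the second, with $|\sigma(t)|\le1$. Two points remain. The derivative exists only off a null set that depends on $h$, and $\mathcal D$ need not be separable; we get around this by working on the curve, where everything is separable. And $|\sigma|$ must equal $1$; here we use that $\gamma$ is a geodesic, so that it has no time to waste.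

\begin{proposition}\label{prop:sigma}
Let $\gamma:[0,M]\to\Omega$ be a geodesic. There is a measurable $\sigma:[0,M]\to\{1,-1\}$ such that \eqref{eq:main} holds for all $f\in\mathcal D$ and $0\le s\le t\le M$.
\end{proposition}

\begin{proof}
Let $h\in\mathcal D_{\mathbb R}$ and suppose that $h\circ\gamma$ is differentiable at $t$. For $c>|\delta h(\gamma(t))|$, Lemma~\ref{lem:slope} and $d(\gamma(s),\gamma(t))=|s-t|$ give $|h(\gamma(s))-h(\gamma(t))|\le c\,|s-t|$ for $s$ near $t$. Hence
\begin{equation}\label{eq:dominate}
|(h\circ\gamma)'(t)|\le|\delta h(\gamma(t))| .
\end{equation}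

The set of pairs $\{(h\circ\gamma,\ \delta h\circ\gamma):h\in\mathcal D_{\mathbb R}\}$ is a subset of the separable metric space $C_{\mathbb R}[0,M]\times C_{\mathbb R}[0,M]$, hence separable. Choose a sequence $(h_n)$ in $\mathcal D_{\mathbb R}$ whose pairs are dense in this set. Let $E$ be the real linear span of the $h_n$, and let $N$ be a null set off which all the Lipschitz functions $h_n\circ\gamma$ are differentiable. For $t\notin N$,
\[
\lambda_t(h)=(h\circ\gamma)'(t),\qquad \mu_t(h)=\delta h(\gamma(t))
\]
are linear functionals on $E$, and $|\lambda_t|\le|\mu_t|$ by \eqref{eq:dominate}. If $\mu_t=0$, then $\lambda_t=0$; put $\sigma(t)=0$. If $\mu_t\ne0$, then $\lambda_t$ vanishes on the hyperplane $\ker\mu_t$, so $\lambda_t=\sigma(t)\mu_t$ for a unique number $\sigma(t)$, and $|\sigma(t)|\le1$. Put $\sigma=0$ on $N$. Let $Z_n$ be the Borel set of those $t$ for which $n$ is the first index with $\delta h_n(\gamma(t))\ne0$. On $Z_n\setminus N$ we have $\sigma=(h_n\circ\gamma)'/(\delta h_n\circ\gamma)$, and $\sigma=0$ off $\bigcup_nZ_n$; so $\sigma$ is measurable.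

For each $n$, $(h_n\circ\gamma)'=\sigma\,(\delta h_n\circ\gamma)$ off $N$, and integrating gives \eqref{eq:main} for $h_n$. For $h\in\mathcal D_{\mathbb R}$ choose indices $n_j$ with $h_{n_j}\circ\gamma\to h\circ\gamma$ and $\delta h_{n_j}\circ\gamma\to\delta h\circ\gamma$ uniformly; since $|\sigma|\le1$, both sides of \eqref{eq:main} converge. By linearity \eqref{eq:main} holds for all $f\in\mathcal D_{\mathbb R}+i\mathcal D_{\mathbb R}=\mathcal D$.

For $h\in K$, \eqref{eq:main} gives $|h(\gamma(M))-h(\gamma(0))|\le\int_0^M|\sigma|\,dr$. Taking the supremum over $K$,
\[
M=d(\gamma(0),\gamma(M))\le\int_0^M|\sigma|\,dr\le M .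
\]
Hence $|\sigma|=1$ almost everywhere. Redefining $\sigma$ as $1$ on the exceptional null set does not affect \eqref{eq:main}.
\end{proof}

\section{Proofs of the theorems}\label{sec:proofs}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
Let $U\subseteq A_\delta$ be open and nonempty. Proposition~\ref{prop:finite} gives $x\in U$ and $y\in\Omega$ with $M=d(x,y)\in(0,\infty)$. Let $\gamma:[0,M]\to\Omega$ be a geodesic from $x$ to $y$ (Proposition~\ref{prop:geodesic}) and $\sigma$ its sign (Proposition~\ref{prop:sigma}). Since $\gamma$ is continuous and $\gamma(0)\in U$, there is $b\in(0,M]$ with $\gamma([0,b])\subseteq U$, and the restrictions of $\gamma$ and $\sigma$ to $[0,b]$ satisfy \eqref{eq:main}. By Lemma~\ref{lem:arc}, $\delta$ has the one-dimensional structure at $\gamma(t)\in U$ for $0<t<b$. As $A_\delta$ is open, its relatively open subsets are open in $\Omega$, so the points of $A_\delta$ with the one-dimensional structure are dense in $A_\delta$. If $A_\delta$ is empty, there is nothing to prove.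
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}]
Suppose that $\delta$ is closable. Its closure $\overline\delta$ is a $*$-derivation: if $f_n\to f$, $g_n\to g$, $\delta f_n\to\overline\delta f$ and $\delta g_n\to\overline\delta g$, then $f_ng_n\to fg$ and $\delta(f_ng_n)\to\overline\delta(f)\,g+f\,\overline\delta(g)$, while $f_n^*\to f^*$ and $\delta(f_n^*)\to(\overline\delta f)^*$. We have $A_{\overline\delta}=A_\delta$, because $\overline\delta$ extends $\delta$ and each $\overline\delta f$ is a limit of functions $\delta f_n$, which vanish off $A_\delta$. Apply Theorem~\ref{thm:A} to $\overline\delta$. Formula \eqref{eq:main} for $\overline\delta$ contains \eqref{eq:main} for $\delta$, so Lemma~\ref{lem:arc} gives the one-dimensional structure of $\delta$ at a point of every nonempty open subset of $A_\delta$.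

Conversely, suppose that $\delta$ has the one-dimensional structure at each point of a dense subset $G$ of $A_\delta$, and let $f_n\in\mathcal D(\delta)$, $f_n\to0$, $\delta f_n\to g$. For $\omega\in G$ let $S$ be an arc as in Definition~\ref{def:onedim}. Then $f_n|_S\to0$ and $\delta_S(f_n|_S)\to g|_S$, so $g|_S=0$ and in particular $g(\omega)=0$. By continuity $g=0$ on $A_\delta$. Off $A_\delta$ all $\delta f_n$ vanish, so $g=0$ there too. Thus $\delta$ is closable.
\end{proof}

\begin{corollary}\label{cor:noarc}
If $\Omega$ contains no arc, for instance if $\Omega$ is totally disconnected or is the pseudo-arc, then every closable $*$-derivation in $C(\Omega)$ is zero.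
\end{corollary}

\begin{proof}
No point has the one-dimensional structure, so by Theorem~\ref{thm:B} the empty set is dense in $A_\delta$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:C}]
If an admissible $\theta:[0,L]\to\Omega$ joins $x$ to $y$ and $h\in K$, then $|h(x)-h(y)|\le\int_0^L|\delta h(\theta(r))|\,dr\le L$, so $d(x,y)\le L$. In particular no admissible curve joins $x$ to $y$ when $d(x,y)=\infty$. If $0<d(x,y)<\infty$, a geodesic from $x$ to $y$ is admissible by Proposition~\ref{prop:sigma}, with $L=d(x,y)$; if $x=y$, take $L=0$. This proves the formula for $d$.

By the formula, the inequality $|g(\theta(L))-g(\theta(0))|\le L$ holds for all admissible $\theta$ if and only if $|g(x)-g(y)|\le d(x,y)$ for all $x,y$: in one direction use $d(\theta(0),\theta(L))\le L$, and in the other a minimizing curve when $d(x,y)<\infty$. The latter condition holds for elements of $K$ and passes to uniform limits; conversely it implies that $g$ is a uniform limit of elements of $K$, by Lemma~\ref{lem:approx} with $\varepsilon=1$.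
\end{proof}

Theorem~\ref{thm:A} also shows what the closability clause in Definition~\ref{def:onedim} excludes.

\begin{example}\label{ex:graph}
Let $\delta=\partial/\partial u$ on the square, let $\psi:[0,1]\to[0,1]$ be continuous and monotone on no interval (a nowhere differentiable $\psi$ will do, since monotone functions are differentiable almost everywhere), and let $S$ be the graph $v=\psi(u)$, an arc. Then $S$ is self-determining. For let $f\in\mathcal D_{\mathbb R}$ vanish on $S$ and let $a\in[0,1]$. A continuous injective function on an interval is monotone, so arbitrarily near $a$ there are $a'<a''$ with $\psi(a')=\psi(a'')$, and Rolle's theorem gives $\delta f(\xi,\psi(a'))=0$ for some $\xi\in(a',a'')$; by continuity $\delta f(a,\psi(a))=0$. But $\delta_S$ is not closable. It is a $*$-derivation in $C(S)$, densely defined because its domain contains the polynomials in $u$, and $\delta_S(u|_S)=1$. If it were closable, Theorem~\ref{thm:A} for its closure would give an embedding $\gamma:[0,b]\to S$ satisfying \eqref{eq:main}. Taking $f=v|_S$, for which $\delta_Sf=0$, we would find $v\circ\gamma$ constant, so $\psi$ would be constant on an interval.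
\end{example}

\section{Sharpness}\label{sec:sharp}

\subsection*{The sign cannot be removed}
The idea is to build a wild sign into the definition of $\delta$ on $[0,1]$.

\begin{proposition}\label{prop:sign}
There is a closed $*$-derivation $\delta$ in $C[0,1]$ with $A_\delta=[0,1]$ for which there are no embedding $\phi:[-1,1]\to[0,1]$ and $a\in L^1[-1,1]$ of constant sign such that
\begin{equation}\label{eq:nosign}
f(\phi(t))-f(\phi(s))=\int_s^ta(r)\,\delta f(\phi(r))\,dr\qquad(f\in\mathcal D(\delta),\ -1\le s\le t\le1).
\end{equation}
In particular, one cannot in general take $\sigma\equiv1$, or $\sigma$ continuous, in \eqref{eq:main}.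
\end{proposition}

\begin{proof}
Let $\sigma:[0,1]\to\{1,-1\}$ be measurable with both level sets of positive measure in every interval. To obtain one, list the intervals $I_1,I_2,\dots$ with rational endpoints and choose inductively disjoint closed nowhere dense sets $P_n,Q_n\subseteq I_n$ of positive measure that avoid all earlier $P_j,Q_j$; this is possible because the union of the earlier sets is closed and nowhere dense, so it misses a subinterval of $I_n$. Let $\sigma=1$ on $\bigcup_nP_n$ and $\sigma=-1$ elsewhere. Define
\[
\mathcal D=\Big\{f:\ f(t)=f(0)+\int_0^t\sigma g\,dr\ \text{ for all $t$, for some }g\in C[0,1]\Big\},\qquad\delta f=g .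
\]
The function $g$ is determined by $f$: it equals $\sigma f'$ almost everywhere and is continuous. If $f_1,f_2\in\mathcal D$, then $f_1f_2$ is Lipschitz with derivative $\sigma\,(\delta(f_1)f_2+f_1\delta(f_2))$ almost everywhere, so $\mathcal D$ is an algebra and the Leibniz rule holds; conjugating the defining identity gives the $*$-property. If $f_n\to f$ and $\delta f_n\to g$ uniformly, the defining identity passes to the limit, so $\delta$ is closed.

For density, let $s<t$ and $0<\eta<t-s$. Continuous functions are dense in $L^1$, and truncation at $\pm1$ does not increase $|g-\sigma|$, so there is a real continuous $g$ with $|g|\le1$ and $\int_0^1|g-\sigma|\,dr<\eta$. Since $\sigma g=1+\sigma(g-\sigma)$, the function $f=\int_0^{\,\cdot}\sigma g\,dr$ satisfies $f(t)-f(s)>t-s-\eta>0$. So $\mathcal D$ separates points, and it contains the constants; by the Stone--Weierstrass theorem it is dense. The function $f_0=\int_0^{\,\cdot}\sigma\,dr$ has $\delta f_0=1$, so $A_\delta=[0,1]$.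

Suppose that \eqref{eq:nosign} holds with $a$ of constant sign. Taking $f=f_0$ shows that $f_0\circ\phi$ is monotone. The embedding $\phi$ is a monotone homeomorphism onto an interval $J$, so $f_0$ is monotone on $J$. Then $f_0'=\sigma$ has one sign almost everywhere on $J$, contrary to the choice of $\sigma$. For the last assertion, a continuous $\{1,-1\}$-valued function on $[0,b]$ is constant, and the affine change of parameter from $[0,b]$ to $[-1,1]$ turns \eqref{eq:main} with a constant sign into \eqref{eq:nosign} with $a=\pm b/2$.
\end{proof}

In this example the functions $f$ used for density lie in $K$, and all elements of $K$ are $1$-Lipschitz, so $d(s,t)=|s-t|$. The identity map is a geodesic, and it satisfies \eqref{eq:main} with the given $\sigma$.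

\subsection*{Dense cannot be replaced by residual}
A set is \emph{meager} if it is a countable union of nowhere dense sets, and \emph{residual} if its complement is meager. By the Baire category theorem a nonempty compact Hausdorff space is not meager in itself, so none of its subsets is both meager and residual. We construct a space whose only arcs lie in a countable, dense family of nowhere dense arcs. Each point of a dense sequence in the Cantor set is blown up to an arc, by taking the closure of the graph of a function that oscillates at that point as $\sin(1/x)$ does at $0$.

\begin{proposition}\label{prop:meager}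
There are a compact metrizable space $\Omega$ and a closed $*$-derivation $\delta$ in $C(\Omega)$ with $A_\delta=\Omega$ such that the set of points at which $\delta$ has the one-dimensional structure is meager; in particular it is not residual.
\end{proposition}

\begin{proof}
\emph{The space.} Let $\mathcal C$ be the Cantor set, $(c_n)_{n\ge1}$ a dense sequence of distinct points of $\mathcal C$, and $(q_k)_{k\geq1}$ an enumeration without repetition of a countable dense subset of $[0,1]$. For each $n$ choose clopen neighborhoods $\mathcal C=W_{n,1}\supsetneq W_{n,2}\supsetneq\cdots$ of $c_n$ with diameters tending to $0$, and put $A_{n,k}=W_{n,k}\setminus W_{n,k+1}$. These are nonempty clopen sets that partition $\mathcal C\setminus\{c_n\}$ and shrink to $c_n$ as $k\to\infty$. Let $F_n=2^{-n}q_k$ on $A_{n,k}$; it is locally constant, hence continuous, on the open set $\mathcal C\setminus\{c_n\}$. Put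
\[
\Omega=\Big\{(c,t)\in\mathcal C\times\prod_{n\ge1}[0,2^{-n}]:\ t_n=F_n(c)\text{ for every $n$ with }c\ne c_n\Big\}.
\]
If points $(c^i,t^i)\in\Omega$ converge to $(c,t)$ and $c\ne c_n$, then $c^i\ne c_n$ for large $i$, and $t_n=\lim_i F_n(c^i)=F_n(c)$. So $\Omega$ is closed in a compact metrizable space. The fiber over a point $c\notin\{c_1,c_2,\dots\}$ is a single point. The fiber $J_n$ over $c_n$ is an arc, parametrized by $t_n\in[0,2^{-n}]$, with $t_m=F_m(c_n)$ fixed for $m\ne n$.

\emph{The union of the $J_n$ is dense.} Let $(c,t)\in\Omega$ with $c\notin\{c_1,c_2,\dots\}$, and let $c_{n_i}\to c$; then $n_i\to\infty$. Choose any points $p_i\in J_{n_i}$. For fixed $m$ and large $i$ the $m$th coordinate of $p_i$ is $F_m(c_{n_i})$, which tends to $F_m(c)=t_m$. So $p_i\to(c,t)$.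

\emph{Each $J_n$ is nowhere dense.} It is closed, being a fiber. Let $(c_n,t)\in J_n$. Every tail of $(q_k)$ is dense in $[0,1]$, so there are $k_i\to\infty$ with $2^{-n}q_{k_i}\to t_n$. A nonempty clopen subset of $\mathcal C$ is uncountable, so there are $c^i\in A_{n,k_i}\setminus\{c_1,c_2,\dots\}$, and $c^i\to c_n$. The point of $\Omega$ over $c^i$ lies outside $\bigcup_jJ_j$. Its $n$th coordinate is $2^{-n}q_{k_i}\to t_n$, and for $m\ne n$ its $m$th coordinate is $F_m(c^i)\to F_m(c_n)=t_m$, since $F_m$ is continuous at $c_n$. So $(c_n,t)$ is not an interior point of $J_n$.

\emph{The derivation.} Let $\mathcal D$ be the set of $f\in C(\Omega)$ for which there is $g\in C(\Omega)$ such that, for every $n$, $f|_{J_n}$ is a $C^1$ function of $t_n$ with derivative $g|_{J_n}$, and put $\delta f=g$. Here $g$ is unique because $\bigcup_nJ_n$ is dense. The product rule on each $J_n$ shows that $\mathcal D$ is a $*$-algebra on which $\delta$ satisfies the Leibniz and $*$ identities, and the theorem on uniform limits of derivatives, on each $J_n$, shows that $\delta$ is closed. The domain contains every locally constant function of $c$, with $\delta=0$, since such a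 function is constant on each $J_n$. It also contains $f_0=\sum_mt_m$: the series converges uniformly because $t_m\le2^{-m}$, and $\delta f_0=1$ because only $t_n$ varies on $J_n$. Points over different $c$ are separated by the indicator function of a clopen subset of $\mathcal C$, and two points of one $J_n$ are separated by $f_0$. By the Stone--Weierstrass theorem $\mathcal D$ is dense, and $A_\delta=\Omega$ since $\delta f_0=1$.

\emph{The arcs.} The projection of an arc in $\Omega$ to $\mathcal C$ is connected, hence a single point, as $\mathcal C$ is totally disconnected. So the arc lies in a fiber with more than one point, that is, in some $J_n$. Therefore the points with the one-dimensional structure lie in the meager set $\bigcup_nJ_n$.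
\end{proof}

The metric of this example can be read off as in the square. On $J_n$ it is $|t_n-t_n'|$, by the mean value theorem and the function $f_0$; between different fibers it is infinite, by multiples of indicator functions. The parametrization of $J_n$ by $t_n$ satisfies \eqref{eq:main} with $\sigma=1$, so by Lemma~\ref{lem:arc} the one-dimensional structure holds at every point of $J_n$ other than its two endpoints; at an endpoint it fails, since an arc as in Definition~\ref{def:onedim} would lie in $J_n$ and extend to both sides of that point. The points off $\bigcup_nJ_n$, a residual set, are at infinite distance from all other points although $\delta f_0=1$ at each of them. Thus Proposition~\ref{prop:finite} cannot be strengthened to hold at a prescribed point of $A_\delta$, and, in the sense of category, density is the best possible conclusion in Theorem~\ref{thm:A}.
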